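# A ring whose quotients $R/aR$ all split, principal on the right but not on the left

Throughout, rings have an identity and modules are unital. A domain is a nonzero ring without zero divisors, not assumed commutative. A skew field is the same thing as a division ring.

## Principal right ideals, Ore conditions and the module $D/R$

**Definition (pri, pli).** A *pri-domain* is a domain in which every right ideal is principal, that is, of the form $aR$. A *pli-domain* is a domain in which every left ideal is of the form $Ra$.

The rings $\mathbb Z$ and $k[t]$ ($k$ a field) are both. The domain $k[s,t]$ is neither, because the ideal $(s,t)$ is not principal. A domain with different behavior on the two sides appears in the next section.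

**Definition (Ore).** A domain $R$ is *right Ore* if $aR\cap bR\ne0$ for all nonzero $a,b$, and *left Ore* if $Ra\cap Rb\neq 0$ for all nonzero $a,b$.

Commutative domains are Ore on both sides, since $ab$ lies in both ideals. The free algebra $k\langle y,z\rangle$ is Ore on neither side. Nonzero elements of $Fy$ involve only words ending in $y$ and those of $Fz$ only words ending in $z$, so $Fy\cap Fz=0$; the same reasoning gives $yF\cap zF=0$.

**Lemma 1.** Let $R$ be a domain and $u,v\in R$ nonzero with $Ru\cap Rv=0$. Then $Ru+Rv$ is not principal. The same holds on the right.

*Proof.* Suppose $Ru+Rv=Rc$. Write $u=sc$, $v=tc$, $c=\alpha u+\beta v$. Then $u=s\alpha u+s\beta v$, so $s\beta v=(1-s\alpha)u\in Ru\cap Rv=0$, and $s\beta=0$. Since $u\ne0$ we have $s\neq0$, hence $\beta=0$. Likewise $v=t\alpha u+t\beta v$ gives $(1-t\beta)v=t\alpha u\in Ru\cap Rv=0$, so $t\beta=1$. This contradicts $\beta=0$. The right-hand version is this one in the opposite ring. $\square$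

In particular a pri-domain is right Ore (it is also right Noetherian, which is the usual way to see this), and a pli-domain is left Ore. A right Ore domain $R$ has a **right quotient field**: a division ring $D\supseteq R$ whose elements all have the form $ra^{-1}$ with $r,a\in R$, $a\neq0$. For $R=\mathbb Z$ this is $\mathbb Q$. The quotient $D/R$ is a right $R$-module.

**Definition (semisimple).** A module is *semisimple* if it is a direct sum of simple modules; the zero module is allowed.

As $\mathbb Z$-modules, $\mathbb Z/6\cong\mathbb Z/2\oplus\mathbb Z/3$ is semisimple and $\mathbb Z/4$ is not, because its only subgroup of order $2$ has no complement. We use these textbook facts: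

- (S1) A module that is a sum of simple submodules is the direct sum of some of them.
- (S2) Submodules, quotients and sums of semisimple modules are semisimple.
- (S3) A module is semisimple if and only if each of its submodules has a complement.
- (S4) A finitely generated semisimple module has finite length.

**Lemma 2.** Let $R$ be a pri-domain with right quotient field $D$. Then $D/R$ is semisimple in mod-$R$ if and only if $R/aR$ is semisimple for every $0\ne a\in R$.

*Proof.* Left multiplication by $a^{-1}$ is an isomorphism $R\to a^{-1}R$ of right modules carrying $aR$ to $R$, so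
$$R/aR\;\cong\; a^{-1}R/R\;\subseteq\; D/R. \tag{1}$$
If $D/R$ is semisimple, so is $R/aR$ by (S2). Conversely, an element $d\in D$ has the form $ra^{-1}$, so $da\in R$ and the cyclic module $(d+R)R\subseteq D/R$ is a quotient of $R/aR$. If all the $R/aR$ are semisimple, then $D/R$ is a sum of semisimple modules. $\square$

For $R=\mathbb Z$ the module $\mathbb Q/\mathbb Z$ is not semisimple, since it contains a copy of $\mathbb Z/4$.

**Definition (injective, PCI).** A right module $M$ is *injective* if every homomorphism from a submodule $L\subseteq L'$ to $M$ extends to $L'$. By Baer's criterion it is enough to test right ideals $L\subseteq L'=R$. A *right PCI-domain* is a domain over which every cyclic right module not isomorphic to $R$ itself is injective.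

A division ring is a right PCI-domain, as its cyclic modules are $0$ and $R$. The ring $\mathbb Z$ is not: the homomorphism $2\mathbb Z\to\mathbb Z/2$ with $2\mapsto1$ does not extend to $\mathbb Z$, since $2$ would have to go to twice something, which is $0$.

A ring is **simple** if it is nonzero and its only two-sided ideals are $0$ and the ring. A field is simple, and $k[t]$ is not.

## Skew polynomials with coefficients on the right

**Definition ($\sigma$-derivation).** Let $U$ be a division ring and $\sigma$ a ring endomorphism of $U$; it is automatically injective. A *$\sigma$-derivation* is an additive map $\delta:U\to U$ with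
$$\delta(ab)=\delta(a)\sigma(b)+a\,\delta(b)\qquad(a,b\in U). \tag{2}$$

Putting $a=b=1$ gives $\delta(1)=0$. For $\sigma=\mathrm{id}$ and $U=k(t)$, the map $\delta=d/dt$ is an example. For any $\sigma$ and any $c\in U$, the map $\delta(a)=c\,\sigma(a)-ac$ is one. To check this, expand $\delta(a)\sigma(b)+a\delta(b)=c\sigma(a)\sigma(b)-ac\sigma(b)+ac\sigma(b)-abc=c\sigma(ab)-abc$. Such a $\delta$ is called *inner*.

**Definition (skew polynomial ring).** $U[x;\sigma,\delta]$ is a ring containing $U$ and an element $x$, in which every element is uniquely a finite sum $\sum_i x^ia_i$ with $a_i\in U$, and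
$$ax=x\,\sigma(a)+\delta(a)\qquad(a\in U). \tag{3}$$

Rule (3) determines all products; that such a ring exists is part of Lemma 3. We write $U[x;\sigma]$ when $\delta=0$.

For example, let $U=k(t)$, $\sigma(t)=t^2$, $\delta=0$, so that $tx=xt^2$. By Lemma 3 this is a pri-domain. It is not left Ore: suppose $fx=gxt\ne0$ with leading terms $x^na$ of $f$ and $x^nb$ of $g$. Comparing leading terms gives $\sigma(a)=\sigma(b)t$, so $t=\sigma(b^{-1}a)\in k(t^2)$, which is false. So $Rx\cap Rxt=0$, and by Lemma 1 the left ideal $Rx+Rxt$ is not principal.

**Lemma 3.** The ring $R=U[x;\sigma,\delta]$ exists. Degrees add in it, so it is a domain. For $0\ne g\in R$ and $f\in R$ there are unique $q,r\in R$ with $f=gq+r$ and $\deg r<\deg g$. Hence $R$ is a pri-domain, and $R/gR$ is a right $U$-space of dimension $\deg g$.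

*Proof.* *Existence.* We realize the ring by operators, so that associativity costs nothing. Let $N=\bigoplus_{i\ge0}x^iU$ be a formal right $U$-space, and let additive operators act on the right of $N$ (products are composed from left to right):
$$\rho_a: x^ib\mapsto x^iba,\qquad \rho_x:x^ib\mapsto x^{i+1}\sigma(b)+x^i\delta(b).$$
Clearly $\rho_a\rho_b=\rho_{ab}$, $\rho_a+\rho_b=\rho_{a+b}$ and $\rho_1=\mathrm{id}$. By (2),
$$(x^ib)\rho_a\rho_x=x^{i+1}\sigma(b)\sigma(a)+x^i\delta(b)\sigma(a)+x^ib\,\delta(a)=(x^ib)\big(\rho_x\rho_{\sigma(a)}+\rho_{\delta(a)}\big).$$
So $\rho_a\rho_x=\rho_x\rho_{\sigma(a)}+\rho_{\delta(a)}$. Using this rule repeatedly to move each $\rho_x$ to the left, we see that the sums $\sum_i\rho_x^i\rho_{a_i}$ are closed under multiplication, hence form the ring generated by the operators. Since $\delta(1)=0$ we have $(x^i1)\rho_x=x^{i+1}1$, so $1\cdot\rho_x^i\rho_a=x^ia$. Applying $\sum\rho_x^i\rho_{a_i}$ to $1$ therefore returns $\sum x^ia_i$, and the expressions are unique. Now write $x,a$ for $\rho_x,\rho_a$.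

*Degrees.* By induction on $m$, (3) gives $bx^m=x^m\sigma^m(b)+(\text{lower degree})$. Hence
$$(x^nb+\cdots)(x^mc+\cdots)=x^{n+m}\sigma^m(b)c+\cdots. \tag{4}$$
If $b,c\neq0$, then $\sigma^m(b)c\ne0$ because $\sigma$ is injective.

*Division.* Let $g=x^mb+\cdots$ and $f=x^na+\cdots$ with $b\ne0$ and $n\ge m$. By (4), $g\,x^{n-m}\sigma^{n-m}(b)^{-1}a$ has leading term $x^na$. Subtracting it from $f$ lowers the degree; repeat until the degree is below $m$. If $gq+r=gq'+r'$ with both remainders of degree $<m$, then $g(q-q')=r'-r$ has degree $<m$, so $q=q'$ and $r=r'$.

*Consequences.* In a nonzero right ideal pick a nonzero $g$ of least degree. The remainder of any element of the ideal after division by $g$ lies in the ideal and has smaller degree, so it is $0$; the ideal is $gR$. Finally, every class in $R/gR$ has a unique representative in $\bigoplus_{i<\deg g}x^iU$. $\square$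

## Full matrices and the universal field of fractions

Let $F=k\langle Z\rangle$ be the free associative algebra on a set $Z$ over a commutative field $k$.

**Definition (full matrix).** An $n\times n$ matrix $M$ over $F$ is *full* if it is not a product $BC$ with $B$ of size $n\times r$, $C$ of size $r\times n$ and $r<n$.

A nonzero element of $F$ is a full $1\times1$ matrix, because a product through size $0$ is $0$. The matrix with rows $(y_1z_1,\;y_1z_2)$ and $(y_2z_1,\;y_2z_2)$ is a column times a row, hence not full. A *generic matrix* $P=(p_{ij})$ whose entries are $n^2$ distinct elements of $Z$ is full. To see this, let $F\to k$ be the $k$-algebra map with $p_{ij}\mapsto1$ if $i=j$, and all other generators going to $0$. A factorization of $P$ through size $r<n$ would be carried to one of $I_n$ over the field $k$, and $I_n$ has rank $n$.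

**Cited theorem (Cohn).** *$F$ is a fir (every one-sided ideal is free, of unique rank), hence a semifir (the same for finitely generated one-sided ideals). For a semifir, the universal localization at the set of all full matrices is a skew field $U$, the universal field of fractions.* The references are P. M. Cohn, *Skew Fields*, CUP 1995, §4.5, and *Free Ideal Rings and Localization in General Rings*, CUP 2006, §7.5.

Unwound, the theorem supplies a ring homomorphism $F\to U$ into a skew field with these properties:

- (U1) Every full matrix over $F$ becomes invertible over $U$. In particular nonzero elements of $F$ do, so $F\subseteq U$.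
- (U2) Every ring homomorphism $F\to T$ that makes all full matrices invertible over $T$ extends uniquely to a ring homomorphism $U\to T$. Consequently two ring homomorphisms $U\to T$ that agree on $F$ are equal: their common restriction to $F$ inverts all full matrices because $U$ already does.
- (U3) As a ring, $U$ is generated by $F$ and the entries of the inverses of full matrices.

Also, $k$ is central in $U$. Indeed, $c\in k$ commutes with $F$, so the scalar matrix $cI$ commutes with each full $M$, hence with $M^{-1}$; now use (U3).

For $Z=\{t\}$ we get $F=k[t]$. By the Smith normal form a square matrix with zero determinant factors through a smaller size. Conversely such a product has zero determinant. So "full" means "nonzero determinant", and $U=k(t)$.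

## Must a right principal ring with $D/R$ semisimple be left principal?

Consider pri-domains $R$, with right quotient field $D$, such that $D/R$ is semisimple in mod-$R$. Such rings are known to exist; for instance, certain simple domains that are both pri and pli satisfy these hypotheses.

**Question.** Is there a pri-domain $R$, with right quotient field $D$, such that $D/R$ is semisimple in mod-$R$ and $R$ is not a pli-domain?

The answer is yes, over every ground field.

**Theorem A.** Let $k$ be any commutative field. There is a $k$-algebra $R$ such that:

1. $R$ is a pri-domain;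
2. every $R/aR$ ($0\ne a\in R$) is a finite direct sum of copies of one simple module $S$; hence $D/R$ is a direct sum of copies of $S$, in particular semisimple in mod-$R$;
3. $R$ is not left Ore. Explicitly, there are nonzero $u,v\in R$ with $Ru\cap Rv=0$, and the left ideal $Ru+Rv$ is not principal. So $R$ is not a pli-domain.

A second theorem says what holds for every ring satisfying the hypotheses, and shows that failure of the left Ore condition is the only way to fail pli.

**Theorem B.** Let $R$ be a pri-domain with right quotient field $D$ and $D/R$ semisimple in mod-$R$.

1. Every $R/aR$ ($a\neq0$) is semisimple of finite length and injective (so $R$ is a right PCI-domain and every simple right module of the form $R/aR$, $a\ne 0$, is injective), and $R$ is a simple ring.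
2. The following are equivalent: (a) $R$ is pli; (b) $R$ is left Noetherian; (c) $R$ is left Ore; (d) $R$ contains no infinite direct sum of nonzero left ideals. In that case $D/R$ is also semisimple as a left $R$-module.

## Commutative rings, and three constraints on $(U,\sigma,\delta)$

**Division rings.** If $R$ is a division ring then $D=R$ and $D/R=0$ is semisimple, but $R$ is pli.

**Commutative $R$.** A commutative $R$ satisfying the hypotheses is a field. Suppose $a$ is a nonzero non-unit. By Lemma 2 the submodule $aR/a^2R$ of $R/a^2R$ has a complement $J/a^2R$, so $aR+J=R$ and $aR\cap J=a^2R$. Write $1=ar+j$ with $j\in J$. Then $a-a^2r=aj\in aR\cap J=a^2R$, so $a\in a^2R$ and $a$ is a unit, a contradiction. The step $aj\in J$ used commutativity.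

So we need noncommutative rings, and $U[x;\sigma,\delta]$ is the natural supply: Lemma 3 gives pri for free, and the example $tx=xt^2$ shows how pli can fail. The sensible first attempt is to take a ring of that kind and hope that $D/R$ is semisimple. Three observations show where this stops.

**Constraint 1: $\sigma$ must not be surjective.** If $\sigma(U)=U$, then $R=U[x;\sigma,\delta]$ is pli. Let $g=x^mb+\cdots$ and $f=x^na+\cdots$ with $b\neq0$ and $n\ge m$. By (4), $c\,x^{n-m}g$ has leading term $x^n\sigma^n(c)b$, and we may choose $c=\sigma^{-n}(ab^{-1})$. Subtracting lowers the degree of $f$, so division works on the left too, and every left ideal is principal.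

**Constraint 2: $\delta$ must not be inner; in particular $\delta\ne0$.** Let $\delta(a)=c\sigma(a)-ac$ and put $y=x+c$. Then
$$ay=x\sigma(a)+\delta(a)+ac=x\sigma(a)+c\sigma(a)=y\sigma(a).$$
Since $y^i$ has degree $i$ and leading coefficient $1$, every element of $R$ is uniquely $\sum y^ia_i$, so $R=U[y;\sigma]$. Consider $R/y^2R$, with $U$-basis $1,y$. For $v=a+yb$ we have $vy=y\sigma(a)$ modulo $y^2R$. If $vU$ is a one-dimensional submodule, then $vy=vs$ for some $s\in U$, that is, $as=0$ and $\sigma(a)=bs$. If $a\ne0$, this gives $s=0$ and $\sigma(a)=0$, which is impossible. So $a=0$, and $yU$ is the only submodule of $U$-dimension one. A complement of $yU$ would be another one, so $R/y^2R$ is not semisimple, and by Lemma 2 neither is $D/R$.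

**Constraint 3: $U$ must not be commutative.** Suppose $U$ is commutative and $\sigma\neq\mathrm{id}$, as Constraint 1 requires. Expanding $\delta(ab)=\delta(ba)$ by (2),
$$\delta(a)\big(\sigma(b)-b\big)=\delta(b)\big(\sigma(a)-a\big).$$
Fix $b$ with $\sigma(b)\ne b$ and put $c=\delta(b)/(\sigma(b)-b)$. Then $\delta(a)=c(\sigma(a)-a)=c\sigma(a)-ac$ for all $a$, so $\delta$ is inner and Constraint 2 applies.

This is the exact breaking point of the first attempt: every commutation relation $ab=ba$ in $U$ ties $\delta(a)$ to $\delta(b)$, and once $\sigma\ne\mathrm{id}$ there is no freedom left in $\delta$.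

## Splitting as a matrix equation, and its solution when $\sigma=\mathrm{id}$

Let $R=U[x;\sigma,\delta]$ and $S=R/xR$. This is one-dimensional over $U$, hence simple, because submodules are $U$-subspaces. Let $V$ be a right $R$-module with $U$-basis $e_1,\dots,e_n$. Write $e=(e_1,\dots,e_n)$ as a row and $e_ix=\sum_le_la_{li}$, that is, $ex=eA$ with $A=(a_{li})$. Maps are applied to matrices entry by entry.

**Lemma 4.** $V\cong S^n$ if and only if there is an invertible $P\in M_n(U)$ with
$$A\,\sigma(P)+\delta(P)=0. \tag{5}$$

*Proof.* For invertible $P$ let $e'=eP$, again a $U$-basis. By (3),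
$$e'_jx=\sum_ie_ip_{ij}x=\sum_ie_i\big(x\sigma(p_{ij})+\delta(p_{ij})\big)=\sum_le_l\Big(\sum_ia_{li}\sigma(p_{ij})+\delta(p_{lj})\Big),$$
so $e'x=e\big(A\sigma(P)+\delta(P)\big)$. If (5) holds, then $e'_jx=0$ for all $j$. Then $e'_jux=e'_j(x\sigma(u)+\delta(u))=e'_j\delta(u)$, so $e'_jU$ is an $R$-submodule. The map $R\to e'_jU$, $r\mapsto e'_jr$, is onto and kills $xR$. It induces a surjection $S\to e_j'U$ between one-dimensional $U$-spaces, which is an isomorphism. Hence $V=\bigoplus_je'_jU\cong S^n$.

Conversely, if $V\cong S^n$, the images of $1$ in the $n$ copies of $S$ form a basis $e'$ with $e'x=0$. Write $e'=eP$ with $P$ invertible; the displayed formula gives (5). $\square$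

For $n=1$ and $V=R/(x-a)R$, the basis $e=1$ satisfies $ex=ea$, and the condition is $\delta(p)=-a\sigma(p)$ for some $p\ne0$. For $V=R/x^2R$ with $e=(1,x)$ we have $e_1x=e_2$ and $e_2x=0$. So $A$ has rows $(0,0)$ and $(1,0)$, and (5) reads $\delta(p_{1j})=0$, $\delta(p_{2j})=-\sigma(p_{1j})$. When $\delta=0$ this forces $p_{1j}=0$ and $P$ is singular, in agreement with Constraint 2.

So the task is to make *every* equation (5), with every coefficient matrix $A$ over $U$, have an invertible solution in $U$. Each solution that one adjoins creates new coefficients, hence new equations. There is a way to satisfy them all at once, visible already when $\sigma=\mathrm{id}$.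

**The case $\sigma=\mathrm{id}$.** Let $\kappa=\max(|k|,\aleph_0)$, let $X$ be a set of $\kappa$ commuting variables and $K=k(X)$, so $|K|=\kappa$. The triples $(A,i,j)$ with $A\in M_n(K)$, $n\geq 1$, $1\le i,j\le n$ also number $\kappa$. Index the variables by them: $X=\{p^A_{ij}\}$. There is a derivation of $K$ over $k$ with any prescribed values $d(p)\in K$ on the variables, namely $\delta(f)=\sum_{p}\frac{\partial f}{\partial p}d(p)$, a finite sum for each $f$. Prescribe $\delta(p^A_{ij})=-\sum_la_{il}p^A_{lj}$, that is, $\delta(P^A)=-AP^A$. The matrix $P^A$ is invertible, since its determinant is a nonzero polynomial, so (5) holds with $P=P^A$. By Lemmas 2, 3 and 4, $K[x;\mathrm{id},\delta]$ satisfies the hypotheses of the Question. By Constraint 1 it is also pli, so it does not answer the Question.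

Two features made this work: there are as many generators as equations, and $\delta$ may take *arbitrary* values on the generators, even values built from those same generators. By Constraint 3, the second feature cannot survive in a commutative field when $\sigma\ne\mathrm{id}$. The remedy is to remove the relations between the generators: replace $k(X)$ by the universal field of fractions of a free algebra. Its universal property extends $\sigma$ and $\delta$ from the generators. A second set of generators, shifted by $\sigma$, makes $\sigma$ non-surjective, while $\sigma$ fixes $X$, so that (5) for $P^A$ keeps the simple form $\delta(P^A)=-AP^A$.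

## Construction of $U$, $\sigma$, $\delta$ and proof of Theorem A

**Step 1: a skew field $U$ with a non-surjective endomorphism $\sigma$.** This step prepares the failure on the left. Let $\kappa=\max(|k|,\aleph_0)$, let $X$ be a set of cardinality $\kappa$ and $Y=\{y_0,y_1,y_2,\dots\}$. Put $Z=X\sqcup Y$ and $F=k\langle Z\rangle$, and let $U$ be the universal field of fractions of $F$. There are $\kappa$ words in $Z$ and at most $\kappa$ scalars, so $|F|=\kappa$. There are then at most $\kappa$ matrices over $F$, so by (U3) $U$ is generated by at most $\kappa$ elements, and $|U|=\kappa$.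

Define $k$-algebra maps $\sigma_0,\pi:F\to F$ by
$$\sigma_0(p)=p,\quad \sigma_0(y_m)=y_{m+1};\qquad \pi(p)=p,\quad\pi(y_0)=0,\quad\pi(y_{m+1})=y_m\qquad(p\in X,\ m\ge0).$$
Then $\pi\sigma_0=\mathrm{id}$. If $M$ is a full matrix, so is $\sigma_0(M)$: a factorization $\sigma_0(M)=BC$ through a smaller size would give $M=\pi(B)\pi(C)$ through the same smaller size. Hence the composite $F\xrightarrow{\sigma_0}F\subseteq U$ makes every full matrix invertible. By (U2), $\sigma_0$ extends uniquely to a ring endomorphism $\sigma$ of $U$, which is injective because $U$ is a skew field.

*Claim: $y_0\notin\sigma(U)$.* Let $\tau_0$ be the $k$-automorphism of $F$ with $y_0\mapsto y_0+1$ that fixes all other generators. Automorphisms preserve fullness, so by (U2) $\tau_0$ extends to a ring homomorphism $\tau:U\to U$. The image of $\sigma_0$ involves only $X$ and $y_1,y_2,\dots$, so $\tau_0\sigma_0=\sigma_0$. Thus $\tau\sigma$ and $\sigma$ agree on $F$, and by (U2) $\tau\sigma=\sigma$. So $\tau$ fixes every element of $\sigma(U)$, while $\tau(y_0)=y_0+1\neq y_0$.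

**Step 2: $\delta$ may be prescribed on the generators.** This recovers the freedom lost in Constraint 3. *Claim: for every function $d:Z\to U$ there is a $\sigma$-derivation $\delta$ of $U$ with $\delta|_Z=d$.*

An element of $U$ has many expressions, so defining $\delta$ by formulas would require a check of well-definedness. Instead we encode (2) as the multiplicativity of a homomorphism and let (U2) do the work. Let $T$ be the ring of upper triangular $2\times2$ matrices over $U$. It is a $k$-algebra via scalar matrices, as $k$ is central in $U$. Since $F$ is free, there is a $k$-algebra homomorphism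
$$\varphi_0:F\to T,\qquad \varphi_0(z)=\begin{pmatrix}z&d(z)\\0&\sigma(z)\end{pmatrix}\quad(z\in Z).$$
The $(1,1)$ and $(2,2)$ entries of $\varphi_0$ are $k$-algebra homomorphisms $F\to U$; they agree on $Z$ with the inclusion and with $\sigma_0$ respectively, hence are equal to these maps. Let $M$ be a full $n\times n$ matrix. Identify $M_n(T)$ with the block upper triangular $2\times2$ matrices over $M_n(U)$ by reordering rows and columns. Then $\varphi_0(M)$ becomes
$$\begin{pmatrix}M&*\\0&\sigma_0(M)\end{pmatrix}.$$
Both $M$ and $\sigma_0(M)$ are full (Step 1), hence invertible over $U$. So this block matrix has an inverse, again block upper triangular, which lies in $M_n(T)$. By (U2), $\varphi_0$ extends to a ring homomorphism $\varphi:U\to T$. Its $(1,1)$ entry is a ring homomorphism $U\to U$ that agrees with the identity on $F$, hence is the identity. Its $(2,2)$ entry agrees with $\sigma$ on $F$, hence is $\sigma$. Therefore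
$$\varphi(u)=\begin{pmatrix}u&\delta(u)\\0&\sigma(u)\end{pmatrix}$$
for an additive map $\delta:U\to U$ extending $d$. The $(1,2)$ entry of $\varphi(ab)=\varphi(a)\varphi(b)$ is $\delta(ab)=a\,\delta(b)+\delta(a)\sigma(b)$, which is (2). Moreover $\varphi(c)=cI$ for $c\in k$, so $\delta(c)=0$.

**Step 3: one block of generators for each matrix equation.** This step chooses $d$ so that every equation (5) is solved. Since $|U|=\kappa$ is infinite, the set of triples $(A,i,j)$ with $A\in M_n(U)$, $n\ge1$, $1\le i,j\le n$, has cardinality $\kappa=|X|$. Fix a bijection from this set onto $X$, written $(A,i,j)\mapsto p^A_{ij}$, and put $P^A=(p^A_{ij})\in M_n(F)$. There is no circularity: $U$ was built from the bare set $X$, and only now do we label the elements of $X$ by matrices over $U$. Let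
$$d(p^A_{ij})=-\sum_la_{il}\,p^A_{lj},\qquad d(y_m)=0,$$
and let $\delta$ be the map of Step 2. Since $\sigma$ fixes $X$,
$$\sigma(P^A)=P^A,\qquad\delta(P^A)=-A\,P^A. \tag{6}$$
The matrix $P^A$ is generic, hence full, hence invertible over $U$ by (U1). So for every $A$, equation (5) has the invertible solution $P=P^A$:
$$A\,\sigma(P^A)+\delta(P^A)=AP^A-AP^A=0.$$

**Step 4: the ring, and part 1.** Let $R=U[x;\sigma,\delta]$. By Lemma 3 it is a pri-domain, and $R/aR$ has $U$-dimension $\deg a$ for $a\ne0$. For $c\in k$ we have $\sigma(c)=c$ and $\delta(c)=0$, so $cx=xc$. As $k$ is also central in $U$, it is central in $R$, and $R$ is a $k$-algebra. This proves part 1.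

**Step 5: all torsion splits, and part 2.** Let $S=R/xR$. If $V$ is any right $R$-module with $\dim V_U=n<\infty$, then $V\cong S^n$. For $n=0$ this is trivial; for $n\geq 1$ choose a basis, let $A$ be the resulting matrix, and apply Lemma 4 with $P=P^A$. In particular $R/aR\cong S^{n}$ with $n=\deg a$, for every $a\ne0$.

An element $d\in D$ has the form $ra^{-1}$, so $(d+R)R$ is a quotient of $R/aR\cong S^n$. It is therefore a sum of images of $S$, each of which is $0$ or isomorphic to $S$. So $D/R$ is a sum of submodules isomorphic to $S$, and by (S1) a direct sum of copies of $S$. This proves part 2.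

As an illustration, here is the splitting of $R/x^2R$. With the matrix $A$ found after Lemma 4, $\delta(p_{1j})=0$ and $\delta(p_{2j})=-p_{1j}$. The new basis is $e'_j=p_{1j}+xp_{2j}$, and indeed
$$e'_jx=xp_{1j}+x\big(xp_{2j}-p_{1j}\big)=x^2p_{2j}\in x^2R .$$

We also see that $S$ is the only simple right $R$-module up to isomorphism. A simple module is $R/I$ with $I=aR$ a maximal right ideal; $a\neq0$ because $0\subsetneq xR\subsetneq R$; and $R/aR\cong S^n$ is simple only for $n=1$.

**Step 6: failure on the left, and part 3.** Let $u=x$ and $v=xy_0$. Suppose $fx=gxy_0\ne0$. Comparing degrees, $\deg f=\deg g$; write $f=x^na+\cdots$ and $g=x^nb+\cdots$ with $a,b\ne0$. By (4) the leading terms are $x^{n+1}\sigma(a)$ and $x^{n+1}\sigma(b)y_0$. Hence $\sigma(a)=\sigma(b)y_0$ and $y_0=\sigma(b^{-1}a)\in\sigma(U)$, contradicting Step 1. So $Ru\cap Rv=0$, and $R$ is not left Ore. By Lemma 1, $Ru+Rv=Rx+Rxy_0$ is not principal, so $R$ is not a pli-domain. This proves part 3 and Theorem A. $\blacksquare$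

## Injectivity and simplicity: proof of Theorem B(1)

Now let $R$ be any pri-domain with $D/R$ semisimple in mod-$R$.

**Step 1: finite length.** For $a\neq 0$, $R/aR$ is semisimple by Lemma 2. It is finitely generated, so it has finite length by (S4).

**Step 2: injectivity, by turning it into divisibility.** Let $M$ be a right $R$-module. A nonzero right ideal has the form $aR$ and is free on $a$, so for each $m\in M$ there is exactly one homomorphism $aR\to M$ with $a\mapsto m$. It extends to $R$, with $1\mapsto m'$, if and only if $m=m'a$ for some $m'$, that is, $m\in Ma$. By Baer's criterion, $M$ is injective if and only if $Ma=M$ for all $a\ne0$. The module $D$ has this property, since $Da=D$. The property passes to quotients and to direct summands. So $D/R$ has it, and so does $a^{-1}R/R$, which is a direct summand of the semisimple module $D/R$ by (S3). By (1), $R/aR$ is injective. In particular every simple right module of the form $R/aR$, $a\ne0$, is injective. Every cyclic right module is $R/aR$ for some $a$, and $a=0$ gives $R$ itself, so $R$ is a right PCI-domain.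

**Step 3: simplicity, by comparing $I$ with $I^2$.** Let $I=aR\ne0$ be a two-sided ideal. Then $aR\subseteq RaR\subseteq I=aR$, so $RaR=aR$ and
$$I^2=aR\,aR=a(RaR)=a^2R\ne0.$$
By Lemma 2, $R/a^2R=R/I^2$ is semisimple as a right $R$-module, hence as a right module over itself. In it, the ideal $I/I^2$ has a complement as a right ideal. Hence $I/I^2$ is generated by an idempotent (the component of $1$ in it). Its square is $0$, so this idempotent is $0$ and $I=I^2$. Thus $aR=a^2R$; writing $a=a^2r$ and cancelling $a$ gives $1=ar$, so $I=aR=R$. This proves part 1. $\square$

In particular the ring $U[x;\sigma,\delta]$ of Theorem A is a simple right PCI-domain.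

## When the left side behaves: proof of Theorem B(2)

The implication (a)⇒(b) is trivial. For (b)⇒(d), the partial sums of an infinite direct sum of nonzero left ideals form a strictly ascending infinite chain.

**Step 1: (d)⇒(c), a failure of left Ore creates an infinite direct sum.** Suppose $Ru\cap Rv=0$ with $u,v\ne0$. We claim that the sum of the nonzero left ideals $Ruv^i$, $i\ge0$, is direct. From $\sum_{i=0}^nr_iuv^i=0$ we get $r_0u=-\big(\sum_{i\ge1}r_iuv^{i-1}\big)v\in Ru\cap Rv=0$, so $r_0=0$. Cancel $v$ on the right and repeat with $\sum_{i\ge1}r_iuv^{i-1}=0$; inductively all $r_i=0$. This contradicts (d).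

**Step 2: (c)⇒(a), first for finitely generated left ideals.** By induction on the number of generators, it suffices to treat $Ra+Rb$ with $a,b\ne0$. The idea is to pass to right ideals, where everything is principal, through a common left multiple. By (c) there are $u,v$ with
$$m:=ua=vb\neq0.$$

*Remove the common left factor of $u,v$.* Write $uR+vR=wR$, $u=wu'$, $v=wv'$. Here $w\ne0$, and $w(u'R+v'R)=wR$ gives $u'R+v'R=R$.

*Remove the common right factor of $a,b$.* Write $uR\cap vR=zR$. As $0\ne m\in zR$, we have $z\ne0$. Write $z=ua'=vb'$ and $m=zd$. From $ua=m=ua'd$ and $vb=m=vb'd$, cancelling gives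
$$a=a'd,\qquad b=b'd.$$

*Identify a kernel.* From $z=wu'a'=wv'b'$ we get $u'a'=v'b'$. Since left multiplication by $w$ is injective, $w(u'R\cap v'R)=uR\cap vR=zR=wu'a'R$, so $u'R\cap v'R=u'a'R$. The map of right modules $R^2\to R$, $(r,s)\mapsto u'r-v's$, is onto because $u'R+v'R=R$. If $u'r=v's$, this element lies in $u'R\cap v'R$, so it is $u'a't=v'b't$ for some $t$, whence $r=a't$ and $s=b't$. So the kernel is $(a',b')R$, and it is free on $(a',b')$ because $a'\ne0$.

*Split.* The surjection onto the free module $R$ splits, so there is a retraction $R^2\to(a',b')R\cong R$ sending $(a',b')$ to $1$. A homomorphism of right modules $R^2\to R$ has the form $(r,s)\mapsto pr+qs$. Therefore $pa'+qb'=1$. Multiplying by $d$ on the right, $d=pa+qb\in Ra+Rb$. Together with $a,b\in Rd$ this gives $Ra+Rb=Rd$.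

This step used only that $R$ is pri and left Ore.

**Step 3: (c)⇒(a), all left ideals.** Here the semisimplicity of $D/R$ enters, through a length function that allows a minimal choice. For $a\neq0$ let $\ell(a)$ be the length of $R/aR$, which is finite by part 1. Left multiplication by $a$ gives $R/bR\cong aR/abR$, so
$$\ell(ab)=\ell(a)+\ell(b)\qquad(a,b\ne0). \tag{7}$$
If $\ell(s)=0$, then $sR=R$ and $st=1$ for some $t$. Then $s(ts-1)=0$, so $ts=1$ and $s$ is a unit. Let $I\ne0$ be a left ideal and choose $0\ne a\in I$ with $\ell(a)$ minimal. For $b\in I$, Step 2 gives $Ra+Rb=Rc$ (if $b=0$ take $c=a$). Here $c\in I$ is nonzero, and $a=sc$ for some $s$. By (7), $\ell(a)=\ell(s)+\ell(c)$, and minimality gives $\ell(s)=0$. So $s$ is a unit and $b\in Rc=Ra$. Hence $I=Ra$, and $R$ is pli.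

**Step 4: $D/R$ is semisimple on the left when $R$ is pli.** The plan is to compare the submodules of $R/aR$ and $R/Ra$ by factoring $a$. Assume $R$ is pli and let $a\ne0$. A right ideal containing $a$ has the form $bR$ with $a=bc$ for a unique $c$. Send
$$bR\longmapsto Rc .$$

*Well defined.* If $bR=b_1R$, then $b_1=b\epsilon$ with $\epsilon$ a unit, and $c$ is replaced by $\epsilon^{-1}c$, which generates the same left ideal. Also $a=bc\in Rc$.

*Bijective.* Since $R$ is pli, a left ideal containing $a$ has the form $Rc$ with $a=bc$ for a unique $b$. The assignment $Rc\mapsto bR$ is well defined by the symmetric argument, and it is inverse to the first.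

*Order-reversing both ways.* Let $a=bc=b_1c_1$. If $bR\subseteq b_1R$, say $b=b_1s$, then $b_1c_1=b_1sc$, so $c_1=sc$ and $Rc_1\subseteq Rc$. Conversely, if $c_1=sc$, then $bc=b_1sc$, so $b=b_1s$.

So the submodule lattices of the right module $R/aR$ and the left module $R/Ra$ are anti-isomorphic. By (S3), semisimplicity of a module means that its submodule lattice is complemented. This property is preserved by anti-isomorphism, because sum and intersection, and top and bottom, are interchanged. Since $R/aR$ is semisimple, so is $R/Ra$.

Finally let $e=ra^{-1}\in D$. A pli-domain is left Ore (Lemma 1), so there are $s\neq0$ and $t$ in $R$ with $sr=ta$: for $r\ne0$ use $Rr\cap Ra\ne0$, and for $r=0$ take $s=1$, $t=0$. Then $se=t\in R$, so the cyclic left module $R(e+R)$ is a quotient of $R/Rs$, which is semisimple. Thus the left module $D/R$ is a sum of semisimple modules, hence semisimple. This proves Theorem B. $\blacksquare$
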